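# Unbounded solutions of Morse index one under superlinear, subcritical growth

## 1. A single nonlinearity on the ball

**Theorem A.** Let $N\ge 3$, $\theta:=\frac{2}{N-2}$, let $B$ be the unit ball of $\mathbf R^N$, and let $\omega(t)\to\infty$ as $t\to\infty$ be arbitrary. There are an odd $f\in C^\infty(\mathbf R)$, convex on $[0,\infty)$ (so $f(t)/t$ is nondecreasing for $t>0$), with $f=0$ on $[-1,1]$, $f(t)/t\to\infty$, $f(t)=o(t^{1+2\theta})$ and even $f(t)\le\omega(t)\,t^{N/(N-2)}$ for large $t$, and positive radial solutions $u_n\in C^2(\bar B)$ of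
$$-\Delta u_n=f(u_n)\ \text{ in } B,\qquad u_n=0\ \text{ on }\partial B,$$
such that
$$\|u_n\|_\infty\to\infty,\qquad I_n=\int_B\tfrac12|\nabla u_n|^2-F(u_n)\,dx\to+\infty,\qquad i(u_n)=1\ \text{ for all } n .$$
Here $F(t)=\int_0^tf$, and $i(u_n)$ is the Morse index: the number of negative eigenvalues of $-\Delta-f'(u_n)$ with Dirichlet boundary conditions.

So $f$ is smooth, convex on $[0,\infty)$, superlinear, and below the critical power $t^{(N+2)/(N-2)}=t^{1+2\theta}$. It has solutions that become arbitrarily large, in size and in energy, yet each has exactly one unstable direction. The next section explains which expectation this contradicts.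

## 2. Energy, size and Morse index

**The setting.** Let $\Omega\subset\mathbf R^N$ be a bounded smooth domain ($N\ge2$) and let $u_n\in C^2(\bar\Omega)\cap C_0(\bar\Omega)$ solve
$$-\Delta u_n=f_n(x,u_n)\ \text{ in }\Omega,\qquad u_n=0\ \text{ on }\partial\Omega, \tag{1}$$
where $f_n$ is continuous in $(x,t)$, continuously differentiable in $t$, and $\partial_tf_n$ is continuous in $(x,t)$ uniformly in $n$. Put $F_n(x,t)=\int_0^tf_n(x,\tau)\,d\tau$,
$$I_n=\int_\Omega\tfrac12|\nabla u_n|^2-F_n(x,u_n)\,dx, \tag{2}$$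
and let $i(u_n)$ be the number of negative Dirichlet eigenvalues of $-\Delta-\partial_tf_n(x,u_n)$.

**Definition (continuity uniform in $n$).** The phrase means that $\{\partial_tf_n\}_n$ is equicontinuous on each $\bar\Omega\times[-T,T]$.

For example, $f_n(t)=n^{-2}\sin nt$ qualifies, since $\partial_tf_n=n^{-1}\cos nt$ is $1$-Lipschitz for every $n$. The functions $n^{-1}\sin nt$ do not qualify, since $\cos nt$ moves from $1$ to $-1$ over a length $\pi/n$. A third example matters later. Let $f_n(t)=g(t)+\mu_n\vartheta(t/a_n)$ with $\vartheta\in C_c^\infty((\frac14,\frac12))$ and $a_n\to\infty$. On $|t|\le T$ only finitely many $f_n$ differ from $g$, so the family qualifies however large the constants $\mu_n$ are. Bumps that escape to $|t|=\infty$ are restricted only by the growth hypotheses.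

**Definition (Morse index in variational form).** For a solution $u$ of $-\Delta u=f(x,u)$ put
$$Q(\varphi)=\int_\Omega|\nabla\varphi|^2-\partial_tf(x,u)\varphi^2,\qquad\varphi\in H_0^1(\Omega). \tag{3}$$
Since $\partial_tf(x,u)$ is bounded, the min-max principle shows that $i(u)$ is the maximal dimension of a subspace on which $Q$ is negative definite.

For example, if $f(x,0)=0$, then $u=0$ has index equal to the number of $k$ with $k$-th eigenvalue of $-\Delta-\partial_tf(x,0)$ negative; for the $f$ of Theorem A this is $0$, as $f'(0)=0$. If $u>0$ and $f(t)<tf'(t)$ for all $t>0$, then $Q(u)=\int u(f(u)-uf'(u))<0$ and $i(u)\ge1$.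

**The power case.** A theorem of A. Bahri and P.L. Lions ("Theorem 6" below) says the following. If
$$\frac{f_n(x,t)}{|t|^{p-1}t}\to\lambda>0\quad\text{as }|t|\to\infty,\ \text{uniformly in } n,\ x\in\bar\Omega,\qquad 1<p<\tfrac{N+2}{N-2}\ (p<\infty\text{ if }N=2), \tag{4}$$
then these are equivalent: i) $I_n\to\infty$; ii) $\|u_n\|_{L^\infty}\to+\infty$; iii) $i(u_n)\to+\infty$.

**The problem.** From now on $N\ge3$. Prove or disprove the same equivalence when (4) is replaced by
$$f_n(x,t)\,t^{-1}\to+\infty\quad\text{as }|t|\to\infty,\ \text{uniformly in } n,\ x\in\bar\Omega, \tag{5}$$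
$$f_n(x,t)\,|t|^{-\frac4{N-2}}t^{-1}\to0\quad\text{as }|t|\to\infty,\ \text{uniformly in } n,\ x\in\bar\Omega, \tag{6}$$
all other hypotheses being kept.

Write $\gamma:=1+\theta=\frac N{N-2}$. Condition (6) says $f_n=o(|t|^{1+2\theta})$, and $\gamma<1+2\theta$. Theorem A, with $f_n\equiv f$ and $\Omega=B$, satisfies all hypotheses; i) and ii) hold and iii) fails. So the statement is false. There is no conflict with Theorem 6. On the contrary, Theorem 6 shows that for this $f$ the quotient $f(t)/(|t|^{p-1}t)$ has no positive finite limit for any $1<p<\frac{N+2}{N-2}$.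

The other two theorems say what is left of the equivalence, and where the growth threshold lies.

**Theorem B.** (B0) Under the hypotheses with (5), (6): i)⇒ii) and iii)⇒ii). Conversely, on *every* bounded smooth $\Omega\subset\mathbf R^N$, $N\ge3$, there are $f_n,u_n$ satisfying all hypotheses with (5), (6) such that:

* (B1) $\|u_n\|_\infty\to\infty$, $I_n\to+\infty$, $i(u_n)=0$ for all $n$;
* (B2) $\|u_n\|_\infty\to\infty$, $i(u_n)=0$ for all $n$, and $I_n=0$ for all $n$ (or $I_n\to-\infty$);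
* (B3) $\|u_n\|_\infty\to\infty$, $i(u_n)\to\infty$, and $I_n=0$ for all $n$.

In (B1), (B2) one even has $|f_n(x,t)|\le C(1+|t|^{N/(N-2)})$. Hence i)⇒ii) and iii)⇒ii) are the only valid implications among i), ii), iii).

**Theorem C.** Let $\Omega=B$, and let $f_n=f_n(t)$ satisfy the hypotheses with (5) and, instead of (6),
$$f_n(t)\,|t|^{-\frac2{N-2}}t^{-1}\to0\quad\text{as }|t|\to\infty,\ \text{uniformly in }n. \tag{7}$$
Then for radial solutions $u_n$, ii)⇔iii). By Theorem A, (7) cannot be weakened to $|f(t)|\le\omega(|t|)\,|t|^{N/(N-2)}$, however slowly $\omega\to\infty$.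

We prove (B0) first, then Theorem C, because its proof shows exactly where a proof of ii)⇒iii) breaks. Then come Theorem A and the rest of Theorem B. Notation: $B_r=\{|x|<r\}$, $S=\partial B$, $\nu:=(N-2)^{-2}$.

## 3. Three inequalities, and the two implications that survive

**Picone's inequality.** Let $U$ be open, $V$ continuous on $U$, $w\in C^2(U)$, $w>0$, $-\Delta w\ge Vw$. Then
$$\int|\nabla\varphi|^2\ge\int V\varphi^2\qquad\text{for all }\varphi\in C_c^\infty(U). \tag{8}$$
To see this, test with $\varphi^2/w\geq 0$: $\int V\varphi^2\le\int\nabla w\cdot\nabla(\varphi^2/w)$, and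
$$\nabla w\cdot\nabla\frac{\varphi^2}w=2\frac\varphi w\nabla w\cdot\nabla\varphi-\frac{\varphi^2}{w^2}|\nabla w|^2=|\nabla\varphi|^2-\Big|\nabla\varphi-\frac\varphi w\nabla w\Big|^2\le|\nabla\varphi|^2 .$$

**Hardy's inequality.** For $N\ge3$ and $\varphi\in H_0^1(\Omega)$,
$$\int|\nabla\varphi|^2\ge\frac{(N-2)^2}4\int\frac{\varphi^2}{|x|^2}. \tag{9}$$
Since $\Delta r^\alpha=\alpha(\alpha+N-2)r^{\alpha-2}$, the function $w=|x|^{-(N-2)/2}$ satisfies $-\Delta w=\frac{(N-2)^2}4|x|^{-2}w$ off the origin, so (8) gives (9) on $C_c^\infty(\mathbf R^N\setminus\{0\})$. These functions, with support in $\Omega$, are dense in $H^1_0(\Omega)$: if $\varphi\in C_c^\infty(\Omega)$ and $\xi_\varepsilon(x)=\xi(|x|/\varepsilon)$ is a smooth cut-off vanishing near $0$ and equal to $1$ for $|x|\ge\varepsilon$, then $\int\varphi^2|\nabla\xi_\varepsilon|^2\le C\varepsilon^{N-2}\to0$, so $\xi_\varepsilon\varphi\to\varphi$ in $H^1_0$. Fatou's lemma finishes.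

**Eigenvalue comparison.** Let $U$ be a bounded smooth domain, $u\in C^2(\bar U)$, $u>0$ in $U$, $-\Delta u\ge Ku$ in $U$. Then
$$K\le\lambda_1(U). \tag{10}$$
Let $\phi>0$ be the first Dirichlet eigenfunction. By Green's formula, $K\int u\phi\le\int(-\Delta u)\phi=\lambda_1\int u\phi+\int_{\partial U}u\,\partial_{\mathbf n}\phi\le\lambda_1\int u\phi$, as $\partial_{\mathbf n}\phi\le0\le u$ on $\partial U$.

### Proof of (B0)

**Step 1: uniform bounds on compact $t$-sets.** The aim is
$$\sup_n\ \sup_{\bar\Omega\times[-T,T]}\big(|f_n|+|\partial_tf_n|\big)<\infty\qquad\text{for every }T. \tag{11}$$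
The hypotheses do not state this; equicontinuity alone would allow large constants. By (6) there is $T_0$ with $|f_n(x,t)|\le|t|^{1+2\theta}$ for $|t|\ge T_0$. Let $T\ge T_0$. By the mean value theorem there is $t^*\in(-T,T)$, depending on $x,n$, with
$$|\partial_tf_n(x,t^*)|=\frac{|f_n(x,T)-f_n(x,-T)|}{2T}\le T^{2\theta}.$$
Equicontinuity on the compact set $\bar\Omega\times[-T,T]$ gives a $\delta>0$ such that $\partial_tf_n(x,\cdot)$ varies by at most $1$ over $t$-lengths $\le\delta$; so its oscillation on $[-T,T]$ is at most $1+2T/\delta$, for all $n,x$. Thus $\partial_tf_n$ is bounded on $\bar\Omega\times[-T,T]$. Integrating from $t=T$, where $|f_n|\le T^{1+2\theta}$, bounds $f_n$ too.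

**Step 2: bounded solutions.** Suppose ii) fails: $\|u_n\|_\infty\le T$ along a subsequence. Testing (1) with $u_n$ gives $\int|\nabla u_n|^2=\int f_n(x,u_n)u_n$, so along it $I_n=\int\frac12f_n(x,u_n)u_n-F_n(x,u_n)$ is bounded by (11). Also $\partial_tf_n(x,u_n)\le C$, so $Q(\varphi)\ge\int|\nabla\varphi|^2-C\varphi^2$ and $i(u_n)\le\#\{k:\lambda_k(\Omega)<C\}$. Hence i) and iii) fail. $\square$

## 4. Flux of radial solutions and the exponent $N/(N-2)$

A sensible first attempt at ii)⇒iii) treats radial solutions on the ball. If $u$ is huge at the origin, the flux $-r^{N-1}u_r$ should become huge, so the mechanical energy $\frac12u_r^2+F_n(u)$ is huge even near $|x|=1$. Then $u$ must oscillate fast there, and each critical radius of $u$ produces a negative direction. Under (7) this works.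

### Proof of Theorem C

Condition (7) implies (6), so (11) and iii)⇒ii) hold by (B0). Assume ii). We must show $i(u_n)\to\infty$. Write $u=u_n$ and let $n$ be large throughout. For $K>0$ let $T_K$ be such that $f_n(t)/t\ge K$ for $|t|\ge T_K$ and all $n$.

**Step 1: the maximum is large at the origin.** For $|t|\ge T_1$, $F_n(t)$ grows with $|t|$ and, by (5) and (11), $F_n\ge-C_1$ for some $C_1\ge0$ and $F_n(t)\to\infty$ as $|t|\to\infty$, both uniformly in $n$. Put $E=\frac12u_r^2+F_n(u)$. From $u_{rr}=-f_n(u)-\frac{N-1}ru_r$,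
$$E'=u_r(u_{rr}+f_n(u))=-\frac{N-1}ru_r^2\le0 .$$
If $|u|$ takes its maximum at radius $r^*$, then $F_n(u(0))=E(0)\ge E(r^*)\ge F_n(u(r^*))\to\infty$. As the $F_n$ are uniformly bounded on compact sets, $M:=|u_n(0)|\to\infty$. Replacing $f_n(t),u_n$ by $-f_n(-t),-u_n$ if needed, assume $u_n(0)=M$.

Given $\eta>0$, (7) and (11) give $|f_n(t)|\le\eta|t|^\gamma+C_\eta$ for all $t$ and $n$. Hence
$$\sup_{|t|\le M}|f_n(t)|\le\varepsilon M^\gamma,\qquad\varepsilon=\varepsilon(M)>0,\quad\varepsilon(M)\to0\ \text{ as }M\to\infty. \tag{12}$$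

**Step 2: the flux tends to infinity.** Let $\rho$ be the first radius with $u=M/2$. Then $\rho\le\frac12$: otherwise $u\ge M/2\ge T_K$ in $B_{1/2}$ with some fixed $K>\lambda_1(B_{1/2})$, so $-\Delta u\ge Ku$ there, against (10). On $(0,\rho]$ we have $f_n(u)>0$, so
$$P(r):=-r^{N-1}u_r=\int_0^r\tau^{N-1}f_n(u)\,d\tau$$
is nondecreasing there, $u$ is decreasing, and $0\le P\le\varepsilon M^\gamma r^N/N$ by (12). Put $\sigma^2=\frac N{2\varepsilon}M^{-\theta}$. For $r\le\min(\sigma,\rho)$,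
$$M-u(r)=\int_0^rP\tau^{1-N}d\tau\le\frac{\varepsilon M^\gamma r^2}{2N}\le\frac M4 ,$$
so $\sigma<\rho$ (at $\rho$ the left side is $M/2$), and
$$\frac M4\le u(\sigma)-u(\rho)=\int_\sigma^\rho P\tau^{1-N}d\tau\le P(\rho)\frac{\sigma^{2-N}}{N-2}.$$
Since $\theta(N-2)/2=1$, $\sigma^{N-2}=(\frac N{2\varepsilon})^{(N-2)/2}M^{-1}$, and therefore
$$P(\rho)\ge\frac{N-2}4M\sigma^{N-2}=c_N\,\varepsilon^{-(N-2)/2}\to\infty. \tag{13}$$

**Step 3: the mechanical energy is large on $[\frac12,1]$.** Since $\frac12u_r^2=E-F_n(u)\le E+C_1$, we get $E'\ge-\frac{2(N-1)}r(E+C_1)$, i.e. $r^{2(N-1)}(E+C_1)$ is nondecreasing. At $\rho$ it is at least $\rho^{2(N-1)}\frac12u_r(\rho)^2=\frac12P(\rho)^2$. As $\rho\le\frac12$,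
$$E\ge H_n:=\tfrac12P(\rho)^2-C_1\to\infty\quad\text{on }[\tfrac12,1]. \tag{14}$$

**Step 4: the number of zeros of $u_n$ in $[\frac12,1]$ tends to infinity.** Otherwise, along a subsequence there are at most $j$ zeros, which cut $[\frac12,1]$ into at most $j+1$ pieces. So there is a zero-free open interval $J\subset[\frac12,1]$ of length at least $\ell:=\frac1{2(j+1)}$; say $u>0$ on $J$ (the other case is identical). Fix $K>2^{N-1}\cdot4\pi^2/\ell^2$. Where $0<u<T_K$ in $J$, (14) gives
$$\tfrac12u_r^2\ge H_n-\sup_{n,|t|\le T_K}|F_n|=:\tfrac12s_n^2\to\infty .$$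
So on each component of $\{u<T_K\}\cap J$, $u$ is strictly monotone with $|u_r|\ge s_n$. A component on which $u$ decreases extends to the right end of $J$: at a right endpoint inside $J$ we would have $u=T_K$, impossible for a function decreasing from values below $T_K$. Likewise an increasing one extends to the left end. Hence there are at most two components, each of length at most $T_K/s_n$. For $n$ large the rest of $J$ contains an interval $J'$ of length at least $\ell/2$ on which $u\ge T_K$. In the annulus $\{|x|\in J'\}$ we have $-\Delta u\ge Ku$ and $u>0$, so (10) gives $K\le\lambda_1$. Testing $\lambda_1$ with the one-dimensional sine on $J'$, and using that $r^{N-1}\in[2^{1-N},1]$,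
$$K\le\lambda_1(\{|x|\in J'\})\le2^{N-1}\frac{\pi^2}{|J'|^2}\le2^{N-1}\frac{4\pi^2}{\ell^2},$$
contradicting the choice of $K$.

**Step 5: $i(u_n)\ge\#\{r\in(0,1]:u_r(r)=0\}$.** If $u_r(r_0)=0=u_{rr}(r_0)$ with $r_0>0$, then $f_n(u(r_0))=0$ by the equation, and ODE uniqueness makes $u$ constant, impossible since $u(1)=0\ne M$. So zeros of $u_r$ in $(0,1]$ are simple. They do not accumulate at $0$, because $u_{rr}(0)=-f_n(M)/N\ne0$. So they are finitely many: $r_1<\dots<r_k$; put $r_0=0$. Let $\varphi_i=u_r\mathbf 1_{\{r_{i-1}<|x|<r_i\}}$. As $u_r(|x|)$ is Lipschitz and vanishes at $0$ and at each $r_i$, $\varphi_i\in H_0^1(B)$. Differentiating the radial equation,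
$$-(r^{N-1}u_{rr})_r=r^{N-1}\Big(f_n'(u)-\frac{N-1}{r^2}\Big)u_r\quad\text{on }(0,1].$$
Multiply by $u_r$ and integrate over $(r_{i-1},r_i)$; the boundary terms vanish (at $0$ because $u_r=O(r)$). This gives
$$Q(\varphi_i)=|S|\int_{r_{i-1}}^{r_i}r^{N-1}\big(u_{rr}^2-f_n'(u)u_r^2\big)dr=-(N-1)|S|\int_{r_{i-1}}^{r_i}r^{N-3}u_r^2\,dr<0 .$$
The $\varphi_i$ have supports with disjoint interiors, so $Q$ is negative definite on their span and $i(u_n)\ge k$. By Rolle's theorem $k\ge(\text{number of zeros of }u_n\text{ in }[\frac12,1])-1\to\infty$. So iii) holds. $\square$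

### Where the argument stops

Hypothesis (7) was used beyond (6) only through (12), to make the bound (13) blow up. If we know only $\sup_{|t|\le M}|f_n|\le\Lambda M^\gamma$ with a fixed $\Lambda$, the same lines give $P(\rho)\ge c_N\Lambda^{-(N-2)/2}$, a fixed positive number. Then $H_n$ need not tend to infinity, and Step 4 has nothing to start from. This suggests looking for solutions that are huge at the origin with *bounded* flux, hence close to a multiple of $|x|^{2-N}-1$ away from the origin.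

## 5. One kink in dimension three, by hand

**The variable $s=r^{2-N}$.** For radial $u$ put $s=r^{2-N}\in[1,\infty)$; then $s=1$ is the boundary and $s=\infty$ the origin. We have
$$r^{N-1}u_r=-(N-2)u_s,\qquad r^2=s^{-\theta},$$
and $(r^{N-1}u_r)_r=(N-2)^2r^{1-N}u_{ss}$. So $-\Delta u=f(u)$ becomes $u_{ss}=-\nu r^{2N-2}f(u)$, i.e.
$$u_{ss}=-\nu s^{-2-\theta}f(u). \tag{15}$$
The slope $u_s$ is the flux up to the factor $N-2$. If $f=0$, solutions with $u(1)=0$ are $u=c(s-1)=c(r^{2-N}-1)$. If $f\ge0$, $u$ is concave in $s$, and $f$ makes the slope decrease. A solution that is regular at the origin needs $u_s\to0$ as $s\to\infty$: the flux through small spheres must vanish. So the plan is to follow $c(s-1)$ up to a large height $a$, and then let $f$ switch on strongly enough to use up the slope $c$ exactly.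

**The computation.** Let $N=3$, so $\theta=2$, $\gamma=3$, and take $f(t)=A(t-a)_+$. Look for a decreasing $u$ with $u(\rho)=a$. Outside, $u=c(\frac1r-1)$ with $c(\frac1\rho-1)=a$. Inside, $y=u-a$ solves $(ry)''=-A\,ry$, so $y=\alpha\sin(\sqrt A\,r)/r$, and positivity inside with $y(\rho)=0$ forces $\sqrt A\,\rho=\pi$. Matching derivatives at $\rho$, $-\alpha\pi/\rho^2=-c/\rho^2$, so $\alpha=c/\pi$. Altogether
$$\frac1\rho=1+\frac ac,\qquad A=\pi^2\Big(1+\frac ac\Big)^2,\qquad u(0)=a+\alpha\sqrt A=2a+c .$$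
For the energy,
$$\int_0^\rho r^2y_r^2\,dr=A\int_0^\rho r^2y^2\,dr=A\alpha^2\frac\rho2=\frac{c^2}{2\rho}=\frac{c^2+ca}2,$$
and $\int_\rho^1r^2u_r^2\,dr=c^2(\frac1\rho-1)=ca$. So
$$I=4\pi\Big[\frac12\Big(ca+\frac{c^2+ca}2\Big)-\frac12\cdot\frac{c^2+ca}2\Big]=2\pi ca .$$
With $c=\frac12$, $a=2$: $A=25\pi^2$, $u(0)=\frac92$, $I=2\pi$.

Using $A\mathbf 1_{\{u>a\}}$ in place of $f'(u)$, we have $A=\pi^2/\rho^2=\lambda_1(B_\rho)$, so $Q\ge0$ on $H_0^1(B_\rho)$. In $\{\rho<|x|<1\}$ the potential vanishes, so $Q\ge0$ on functions supported there. A radial function vanishing at $r=\rho$ splits into two such pieces, so $Q$ cannot be negative definite on a 2-dimensional radial space. On the other hand $Q(u)=-Aa\int_{B_\rho}u<0$.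

With $c$ fixed and $a\to\infty$, size and energy tend to infinity. Also $f(2a)=Aa\approx\pi^2c^{-2}a^3$ is exactly of order $a^\gamma$, the borderline in Section 4. Two hypotheses fail: $f$ has a corner, and $f_n(t)=A_n(t-a_n)_+$ vanishes up to $a_n\to\infty$, so (5) does not hold uniformly in $n$.

**Putting all kinks in one function.** The corner can be smoothed. For (5), try $f=\sum_jA_j(t-a_j)_+$ with $a_j\to\infty$, where $u_n$ uses the $n$-th kink and all $u_n$ have the *same* initial slope $c$. This fails at once. The function $u_n$ solves (15) with $u(1)=0$, $u_s(1)=c$, and below height $a_n$ it sees only the earlier kinks. So by ODE uniqueness it coincides with $u_{n-1}$ as long as it stays below $a_n$; since $u_{n-1}$ levels off at $M_{n-1}<a_n$, $u_n$ never reaches $a_n$. The $n$-th solution must pass through all old kinks without losing its slope.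

The remedy is to lower the slope. Suppose the old nonlinearity $h$ vanishes on $[0,1]$ and has Lipschitz constant $K$. A solution with $u\le cs$ meets $h$ only for $s\ge1/c$, i.e. where $r^2\le c^\theta$. There $r^2h'\le Kc^\theta$, which is small if $c$ is small compared with $K$. So $h$ neither bends $u$ much nor destabilizes it, by Hardy. The price is seen in the formula for $A$: the new kink has slope of order $(a/c)^\theta=c^{-\theta}a^\theta$. The factor $c^{-\theta}$ is large, but $c$ is chosen *before* $a$, and then $a$ is taken so large that $c^{-\theta}$ is small compared with $\omega(a)$. The order of choices at stage $n$ is: $K$ known, then $c$, then $a$, then the smoothing width $\delta$, then the kink strength $A$ (by shooting).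

## 6. Stacking smoothed kinks: construction of $f$ and $u_n$

**Step 1: a smoothed corner.** Let $\sigma\in C^\infty(\mathbf R)$ with $\sigma=0$ on $(-\infty,0]$, $\sigma=1$ on $[1,\infty)$, $\sigma$ strictly increasing on $[0,1]$, $\sigma(x)+\sigma(1-x)=1$; for instance $\sigma(x)=e(x)/(e(x)+e(1-x))$ with $e(x)=e^{-1/x}$ for $x>0$, $e(x)=0$ for $x\le0$. Put $\kappa(x)=\int_0^x\sigma$. By the symmetry $\int_0^1\sigma=\frac12$. Hence $\kappa$ is convex, $\kappa=0$ on $(-\infty,0]$, $\kappa(x)=x-\frac12$ for $x\ge1$, $\kappa'>0$ on $(0,\infty)$, $0\le\kappa'\le1$, $\max(0,x-\frac12)\le\kappa(x)\le x_+$ (the lower bound because $x-\frac12$ is the tangent at $1$), $\kappa(\frac12)\le\frac12$. Moreover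
$$\kappa(x)-\kappa'(x)(x-\tfrac12)\ge0\quad\text{for all }x. \tag{16}$$
For $x\le\frac12$ both terms contribute nonnegatively. On $[\frac12,\infty)$ the left side has derivative $-\kappa''(x)(x-\frac12)\le0$ and vanishes for $x\ge1$.

**Step 2: the data passed from stage to stage.** At stage $n\geq 1$ we are given $h=f_{n-1}\in C^\infty([0,\infty))$, convex, nondecreasing, with $h=0$ on $[0,1]$, $h(t)\le Kt$, $h'\le K$, $h(t)=Kt-T$ for $t\ge b$ (with $T\ge0$), and a number $M_{n-1}$. Start with $f_0=0$, $K=T=0$, $b=1$, $M_0=0$. Extend $h$ by $0$ to $t<0$. Replacing $\omega$ by $\min(\omega,t^{\theta/2})$ we may assume $\omega(t)\le t^{\theta/2}$; put $\omega_*(t)=\inf_{\tau\ge t}\omega(\tau)\to\infty$.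

**Step 3: choice of the slope $c$, so that $h$ is harmless.** Choose $c=c_n\in(0,\frac12]$ with
$$\nu Kc^\theta/\theta\le\tfrac14,\qquad\nu Kc^\theta\le\tfrac18. \tag{17}$$
Let $v$ solve (15) with $f=h$, $v(1)=0$, $v_s(1)=c$; it is global as $h$ is Lipschitz. Since $h\ge0$, $v$ is concave, so $v\le c(s-1)\le cs$ and $v_s\le c$. As $h$ is nondecreasing, $h(v)\le h(cs)$, which is $0$ for $s\le1/c$ and at most $Kcs$ otherwise. So the total loss of slope is at most
$$\nu\int_{1/c}^\infty s^{-2-\theta}Kcs\,ds=\frac{\nu Kc^{1+\theta}}\theta\le\frac c4, \tag{18}$$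
and $\frac34c\le v_s\le c$ on $[1,\infty)$.

**Step 4: choice of the height $a$, so that the growth bound will hold.** Choose $a=a_n\ge\max(2,b,M_{n-1}+1,n/c)$ so large that
$$K+C_N(a/c)^\theta\le\omega_*(a)\,a^\theta,\qquad C_N:=\pi^2\nu^{-1}3^{2+\theta}2^\theta. \tag{19}$$
This is possible because $K,c$ are fixed and $\omega_*(a)\to\infty$. Let $v(s_a)=a$. From $\frac34c(s_a-1)\le a\le c(s_a-1)$ and $a\ge2$, $c\le\frac12$ we get $a/c\le s_a\le1+\frac{4a}{3c}\le2a/c$. Put
$$\bar A:=\pi^2\nu^{-1}3^{2+\theta}s_a^\theta\le C_N(a/c)^\theta .$$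

**Step 5: choice of the width $\delta$.** For $\delta\in(0,1]$ and $A\in[0,\bar A]$ let
$$f_A(t)=h(t)+A\delta\,\kappa\Big(\frac{t-a}\delta\Big),\qquad 0\le f_A(t)\le(K+A)t_+ ,$$
and let $u=u_A$ solve (15) with $f=f_A$, $u(1)=0$, $u_s(1)=c$. Then $u=v$ on $[1,s_a]$, $u$ is concave, $u_s\le c$, $u\le c(s-1)$, and (18) still bounds the loss of slope due to $h$. While $u\le a+\frac\delta2$, the $A$-term is at most $\bar A\delta\kappa(\frac12)\le\bar A\delta/2$ and vanishes before $s_a$, so its loss is at most $\nu\frac{\bar A\delta}2\int_{s_a}^\infty s^{-2-\theta}ds$, which is $\le c/4$ for $\delta$ small. Then $u_s\ge c/2$ until $u$ first equals $a+\frac\delta2$, and $u$ climbs from $a$ to $a+\frac\delta2$ within length $\delta/c$. So for $\delta$ small and all $A\in[0,\bar A]$: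
$$u=a+\tfrac\delta2\ \text{ first at some } s_1\in[s_a,s_a+\tfrac\delta c],\qquad s_1\le2s_a,\qquad u_s\ge\tfrac c2\ \text{ on }[1,s_1] \tag{20}$$
(here $\delta/c\le1/c\le a/c\le s_a$). Put $\rho'=s_a^{-1/(N-2)}$ and $\rho=s_1^{-1/(N-2)}\le\rho'$: the radii where $u=a$ and $u=a+\frac\delta2$. As $s_1-s_a\le\delta/c$, we may also take $\delta$ so small that for all $A\in[0,\bar A]$
$$\bar A\,(\rho'/\rho)^{N-1}(\rho'-\rho)^2\le\tfrac12. \tag{21}$$
Fix such a $\delta=\delta_n$.

**Step 6: for $A=\bar A$ the solution turns down.** We claim $u_s<0$ somewhere when $A=\bar A$. Otherwise $u_s\ge0$ everywhere, and $y:=u-a-\frac\delta2$ satisfies $y(s_1)=0$, $y>0$ on $(s_1,\infty)$. Since $\kappa(x)\ge x-\frac12$, $f_{\bar A}(u)\ge\bar Ay$. On $[s_1,s_1+s_a]\subset[s_a,3s_a]$,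
$$y_{ss}\le-\nu(3s_a)^{-2-\theta}\bar A\,y=-m^2y,\qquad m=\pi/s_a .$$
Multiply by $\sin(m(s-s_1))\ge0$ and integrate by parts twice over this interval of length $\pi/m$:
$$0\ge\int_{s_1}^{s_1+s_a}(y_{ss}+m^2y)\sin(m(s-s_1))\,ds=m\,[y(s_1+s_a)+y(s_1)]>0,$$
a contradiction.

**Step 7: shooting in $A$.** We look for $A$ with $u_s\to0$ exactly. Note $u_s$ is nonincreasing, so $\lim u_s$ exists. Let
$$Z=\{A\in[0,\bar A]:u_s<0\text{ somewhere}\},\qquad P=\{A\in[0,\bar A]:\lim_{s\to\infty}u_s>0\}.$$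
They are disjoint. $\bar A\in Z$ by Step 6, and $0\in P$ because $u_0=v$. $Z$ is open in $[0,\bar A]$ by continuous dependence. $P$ is open too: if $A_0\in P$ has limit $\ell$, choose $\Sigma$ with $\nu(K+\bar A)c\,\Sigma^{-\theta}/\theta\le\ell/4$. At $A_0$, $u_s(\Sigma)\ge\ell$, so $u_s(\Sigma)\ge\ell/2$ for $A$ near $A_0$, and the loss after $\Sigma$ is at most $\nu(K+\bar A)c\int_\Sigma^\infty s^{-1-\theta}ds\le\ell/4$. As $[0,\bar A]$ is connected, there is $A=A_n\in(0,\bar A)$ outside $P\cup Z$: $u_s\ge0$ and $u_s\to0$.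

Moreover $u_s>0$ everywhere. Suppose $u_s(s_0)=0$. By (20) $s_0>s_1$, and since $u$ is nondecreasing with $u_s(s_1)>0$, $u(s_0)>a+\frac\delta2$. So $f_A(u(s_0))>0$, $u_{ss}(s_0)<0$, and $u_s<0$ just after $s_0$: $A\in Z$, a contradiction.

Fix this $A_n$ and $u$, and set $f_n:=f_{A_n}$ on $[0,\infty)$.

**Step 8: $u$ is a classical solution, also at the origin.** Since $u_s\to0$, $u_s(s)=\nu\int_s^\infty\tau^{-2-\theta}f_n(u)\,d\tau$ with $f_n(u)\le(K+A)u$. If $u\le Cs^\alpha$ with $0<\alpha\le1$, then $u_s\le C's^{\alpha-1-\theta}$. So $u\le C''s^{\alpha-\theta}$ if $\alpha>\theta$; $u$ is bounded if $\alpha<\theta$; and if $\alpha=\theta$, $u\le C'\log s\le C''s^{\theta/2}$, to which the second case applies. Starting from $u\le cs$, finitely many rounds show that $u$ is bounded. It is increasing in $s$, so it extends continuously to $r=0$. Since $r^{N-1}u_r=-(N-2)u_s\to0$ as $r\to0$, $r^{N-1}u_r=-\int_0^r\tau^{N-1}f_n(u)\,d\tau$. Hence $u_r=O(r)$ and $u_r/r\to-f_n(u(0))/N$;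 by the equation $u_{rr}=-f_n(u)-(N-1)u_r/r$ has the same limit. Since $D^2u=u_{rr}\frac{x\otimes x}{r^2}+\frac{u_r}r\big(\mathrm{Id}-\frac{x\otimes x}{r^2}\big)$ extends continuously to $0$, $u=:u_n\in C^2(\bar B)$ is a positive classical solution of $-\Delta u_n=f_n(u_n)$, $u_n=0$ on $\partial B$, with $u_{n,r}<0$ on $(0,1]$. Put $M_n=u_n(0)=\max u_n$; by (20), $M_n>a_n+\frac{\delta_n}2$.

**Step 9: passing to one function $f$.** Because $a_n\ge\max(2,b)$, $f_n$ satisfies the conditions of Step 2 with $K_n=K+A_n$, $T_n=T+A_n(a_n+\frac{\delta_n}2)$, $b_n=a_n+\delta_n$. Iterate. Since $a_{n+1}\ge\max(b_n,M_n+1)$, the $a_n$ tend to infinity and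
$$f:=\lim f_n=\sum_jA_j\delta_j\,\kappa\Big(\frac{\cdot-a_j}{\delta_j}\Big)$$
is a locally finite sum that equals $f_n$ on $[0,a_{n+1}]\supset[0,M_n]$. So $-\Delta u_n=f(u_n)$ for *all* $n$. $f$ is $C^\infty$ and convex on $[0,\infty)$ and zero on $[0,1]$; extend it oddly, which keeps it $C^\infty$.

**Step 10: superlinearity.** At stage $n$ the total loss of slope is $c$, and the $h$-part is at most $c/4$. Since $\delta\kappa((u-a)/\delta)\le(u-a)_+\le cs$ and it vanishes for $s\leq s_a$, the $A$-part is at most $A\nu c\int_{s_a}^\infty s^{-1-\theta}ds=A\nu c\,s_a^{-\theta}/\theta$. Hence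
$$A_n\ge\frac{3\theta}{4\nu}s_a^\theta\ge\frac{3\theta}{4\nu}\Big(\frac{a_n}{c_n}\Big)^\theta\to\infty .$$
For $t\ge4a_n$, $f(t)\ge A_n(t-a_n-\frac{\delta_n}2)\ge\frac{A_n}2t$. So $f(t)/t\to\infty$.

**Step 11: upper growth.** For $t\in[a_n,a_{n+1}]$, by (19) and $A_n\le\bar A$,
$$f(t)\le K_nt\le\big(K_{n-1}+C_N(a_n/c_n)^\theta\big)t\le\omega_*(a_n)a_n^\theta t\le\omega(t)t^{1+\theta}\le t^{1+3\theta/2}=o(t^{1+2\theta}).$$
As $f$ is odd, (5) and (6) follow also for $t\to-\infty$.

**Step 12: energy and size.** From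
$$\frac d{dr}\Big[r^N\big(\tfrac12u_r^2+F(u)\big)\Big]=Nr^{N-1}\big(\tfrac12u_r^2+F\big)-(N-1)r^{N-1}u_r^2$$
and $F(u(1))=0$ we get $\frac12u_r(1)^2=\int_0^1r^{N-1}\big(NF-\frac{N-2}2u_r^2\big)dr$. Solve for $\int r^{N-1}F$ and insert it in $I_n=|S|\int_0^1r^{N-1}(\frac12u_r^2-F)\,dr$; since $\frac12-\frac{N-2}{2N}=\frac1N$,
$$I_n=\frac{|S|}N\Big(\int_0^1r^{N-1}u_r^2\,dr-\tfrac12u_r(1)^2\Big).$$
Here $u_r(1)^2=(N-2)^2c_n^2$ is bounded. Changing variables, and using $u=v$, $v_s\ge\frac34c_n$ on $[1,s_a]$ and $c_n(s_a-1)\ge a_n\geq n/c_n$,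
$$\int_0^1r^{N-1}u_r^2\,dr=(N-2)\int_1^\infty u_s^2\,ds\ge(N-2)\tfrac9{16}c_n^2(s_a-1)\ge(N-2)\tfrac9{16}c_na_n\ge(N-2)\tfrac{9n}{16}.$$
So $I_n\to+\infty$, and $\|u_n\|_\infty\ge a_n\to\infty$. (In the example of Section 5 the bracket equals $\frac32ca$ exactly.)

## 7. The Morse index of $u_n$ is one

Fix $n$; write $u=u_n$, and $f=h+A\delta\kappa((\cdot-a)/\delta)$ on a neighborhood of $[0,M_n]$ in $[0,\infty)$. The sphere $|x|=\rho$, where $u=a+\frac\delta2$, cuts $B$ into two regions, each of which is stable on its own, as in the example.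

**Step 1: $Q\ge0$ on $H_0^1(B_\rho)$.** Let $w=u-a-\frac\delta2$, positive in $B_\rho$. Then
$$-\Delta w-f'(u)w=f(u)-f'(u)\big(u-a-\tfrac\delta2\big).$$
This is nonnegative. The $\kappa$-part, with $x=(u-a)/\delta$, is $A\delta[\kappa(x)-\kappa'(x)(x-\frac12)]\ge0$ by (16). For the $h$-part, with $t=u\ge a\ge b$, $h(t)=Kt-T$, so $h(t)-h'(t)(t-a-\frac\delta2)=K(a+\frac\delta2)-T=h(a+\frac\delta2)\ge0$. By (8), $Q\ge0$ on $C_c^\infty(B_\rho)$, hence on $H_0^1(B_\rho)$ by density.

**Step 2: $Q\ge0$ on $H_0^1(D)$, $D=\{\rho<|x|<1\}$.** In $D$, $f'(u)\le h'(u)+A\mathbf 1_{\{\rho<r<\rho'\}}$, since $\kappa'\le1$ and $u>a$ there only for $r<\rho'$. If $h'(u)\ne0$, then $u>1$, so $s>1/c$ (as $u\le cs$), $r^2=s^{-\theta}<c^\theta$, and $r^2h'(u)\le Kc^\theta\le\frac{(N-2)^2}8$ by (17). By Hardy (9), $\int h'(u)\varphi^2\le\frac12\int|\nabla\varphi|^2$.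

For the second term let $\varphi\in C_c^\infty(D)$. As $\varphi=0$ at $r=\rho$, Cauchy–Schwarz gives, for $\rho<r<\rho'$ and $\xi\in S$,
$$r^{N-1}\varphi(r\xi)^2\le(\rho'/\rho)^{N-1}(\rho'-\rho)\int_\rho^{\rho'}\varphi_r(\tau\xi)^2\tau^{N-1}d\tau .$$
Integrating over $r\in(\rho,\rho')$ and $\xi$, and using (21), $A\int_{\rho<r<\rho'}\varphi^2\le\frac12\int_D|\nabla\varphi|^2$. Thus $Q(\varphi)\ge0$, and by density on $H_0^1(D)$.

**Step 3: at most one negative radial direction.** Radial $H^1$ functions are continuous away from $0$. If $Q$ were negative definite on a 2-dimensional radial space, the space would contain $\varphi\ne0$ with $\varphi(\rho)=0$. Then $\varphi\mathbf 1_{B_\rho}\in H_0^1(B_\rho)$, $\varphi\mathbf 1_D\in H_0^1(D)$, and $Q(\varphi)=Q(\varphi\mathbf 1_{B_\rho})+Q(\varphi\mathbf 1_D)\ge0$, a contradiction.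

**Step 4: no negative direction among functions with zero spherical means.** First let $\varphi\in C_c^\infty(B\setminus\{0\})$ with $\int_S\varphi(r\xi)\,d\xi=0$ for all $r$. The first nonzero eigenvalue of $-\Delta_S$ is $N-1$, so
$$Q(\varphi)\ge\int\varphi_r^2+\Big(\frac{N-1}{r^2}-f'(u)\Big)\varphi^2 .$$
The function $\psi=-u_r>0$ on $(0,1]$ satisfies, by differentiating the radial equation, $-\psi''-\frac{N-1}r\psi'+\frac{N-1}{r^2}\psi=f'(u)\psi$. On each ray write $\varphi=\psi\eta$, with $\eta$ compactly supported in $(0,1)$. Then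
$$\int r^{N-1}\Big[\varphi_r^2+\Big(\frac{N-1}{r^2}-f'(u)\Big)\varphi^2\Big]dr=\int r^{N-1}(\psi\eta)_r^2+(r^{N-1}\psi')'\psi\eta^2\,dr ,$$
and integrating the last term by parts leaves the integrand $r^{N-1}\big[(\psi'\eta+\psi\eta')^2-\psi'(\psi'\eta^2+2\psi\eta\eta')\big]=r^{N-1}\psi^2\eta_r^2\ge0$. So $Q(\varphi)\ge0$.

Now let $\varphi\in H_0^1(B)$ have zero spherical means. Take $\varphi_k\in C_c^\infty(B\setminus\{0\})$ with $\varphi_k\to\varphi$ in $H_0^1$ (dense, see Section 3). Subtracting from $\varphi_k$ its spherical mean keeps it in $C_c^\infty(B\setminus\{0\})$, and taking spherical means is continuous in $H^1_0$, so the differences still converge to $\varphi$. Hence $Q(\varphi)\ge0$.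

**Step 5: $i(u)\le1$.** Write $\varphi=\varphi_0+\varphi_1$, spherical mean and remainder. As $f'(u)$ is radial and $\varphi_1$ and $\partial_r\varphi_1$ have zero spherical means, the cross terms vanish, and by Step 4 $Q(\varphi)=Q(\varphi_0)+Q(\varphi_1)\ge Q(\varphi_0)$. Suppose $Q<0$ on $V\setminus\{0\}$ with $\dim V=2$. The map $\varphi\mapsto\varphi_0$ is injective on $V$: its kernel consists of functions with zero spherical means, where $Q\ge0$. Its image is a 2-dimensional radial space on which $Q$ is negative definite, contradicting Step 3.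

**Step 6: $i(u)\ge1$.** $Q(u)=\int u(f(u)-uf'(u))$. By convexity and $h(0)=0$, $h(t)\le th'(t)$. For $t=a+\delta x$ with $x>0$, $\kappa(x)\le x\kappa'(x)$ gives $A[\delta\kappa(x)-t\kappa'(x)]\le A(\delta x-t)\kappa'(x)=-Aa\kappa'(x)<0$. Since $M_n>a$, the set $\{u>a\}$ is open and nonempty, so $Q(u)<0$.

Hence $i(u_n)=1$ for all $n$, and Theorem A is proved. $\square$

It also gives the last sentence of Theorem C, since with $f_n\equiv f$ and these radial solutions ii) holds and iii) fails.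

## 8. Stable forced solutions on any domain: (B1)

When $f_n$ may depend on $x$ and $n$, a cheaper device works on every $\Omega$: let a concentrated force $h_n(x)$ produce the height. The obvious choice $f_n(x,t)=g(t)+h_n(x)$ is not admissible. The force has size $\rho_n^{-N}\to\infty$ already at $t=0$, against (11). The way out is that the equation sees $f_n$ only at $t=u_n(x)$. So the force is switched on only for $t$ near the height it produces. That height is of order $\rho_n^{2-N}$, and the force $\rho_n^{-N}=(\rho_n^{2-N})^\gamma$ is then of order $t^\gamma$, below the critical power.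

**Step 1: notation.** By translation let $0\in\Omega$, $B_R\subset\Omega$. Let $G_\Omega$ be the Dirichlet Green function of $-\Delta$ on $\Omega$ and $\Gamma(x)=e_N|x|^{2-N}$ the fundamental solution of $-\Delta$, so $0\le G_\Omega(x,y)\le\Gamma(x-y)$. Let $\chi\in C_c^\infty(B_1)$ be radial, $0\le\chi\le1$, $\chi=1$ on $B_{1/2}$. Fix $q\in(1,\gamma)$ and let $g$ be odd with $g(t)=t^q\zeta(t)$ for $t\ge0$, $\zeta$ smooth nondecreasing, $\zeta=0$ on $[0,1]$, $\zeta=1$ on $[2,\infty)$. For $t>0$: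

* $g(t)/t$ is nondecreasing, so $\int_0^tg=\int_0^t\tau\frac{g(\tau)}\tau d\tau\le\frac12tg(t)$;
* $0\le g\le t^q\mathbf 1_{t\ge1}$ and $0\le g'\le C_4t^{q-1}\mathbf 1_{t\ge1}$.

For $\rho\in(0,R/2]$ and $m>0$ (fixed in Step 4) set
$$h(x)=m\rho^{-N}\chi(x/\rho),\qquad z=\int_\Omega G_\Omega(\cdot,y)h(y)\,dy,\qquad\beta(x)=\min(\rho^{2-N},|x|^{2-N}).$$
Constants $C,C_i,\kappa_1$ do not depend on $\rho$, and $C_1,\dots,C_4,\kappa_1$ do not depend on $m$ either. For a radial density $\mu\ge0$, Newton's theorem reads $\Gamma*\mu(x)=\int e_N\max(|x|,|y|)^{2-N}\mu(y)\,dy$.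

**Step 2: the size of $z$.** By Newton's theorem $z\le\Gamma*h\le e_N|x|^{2-N}m\|\chi\|_1$ and $\Gamma*h\le\Gamma*h(0)=e_Nm\rho^{2-N}\int|y|^{2-N}\chi$, so $z\le C_1m\beta$. For the lower bound let $-\Delta Z=\chi$ in $B_2$, $Z=0$ on $\partial B_2$. In $B_{2\rho}\subset\Omega$ the functions $z$ and $m\rho^{2-N}Z(x/\rho)$ have the same Laplacian, and $z\ge0$ on $\partial B_{2\rho}$. By the maximum principle,
$$z\ge a:=\kappa_1m\rho^{2-N}\ \text{ on }B_\rho,\qquad\kappa_1=\min_{\bar B_1}Z>0. \tag{22}$$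

**Step 3: the response of $g$ is small.** Let $k=2C_1m$, to be taken $\le1$, $d=k^{1/(N-2)}$, $D=g(k\beta)$ on $\mathbf R^N$, $w=\int_\Omega G_\Omega(\cdot,y)D(y)\,dy$. $D$ is radial and Lipschitz. Where $D\ne0$ we have $k|x|^{2-N}\ge1$, i.e. $|x|\le d$; and $D\le k^q|x|^{-(N-2)q}$. Since $(N-2)q<N$,
$$\|D\|_1\le Ck^qd^{N-(N-2)q}=C_2k^q\,k^{\gamma-q}=C_2k^\gamma .$$
By Newton's theorem $w(x)\le\Gamma*D(x)\le e_N|x|^{2-N}\|D\|_1$. For $|x|<\rho$, splitting $\Gamma*D(0)$ at $|y|=\rho$,
$$w\le\Gamma*D(0)\le e_N\rho^{2-N}\|D\|_1+C(k\rho^{2-N})^q\rho^2\,\mathbf 1_{\rho\le d}.$$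
The exponent $2-(N-2)(q-1)=N-(N-2)q$ is positive, so for $\rho\le d$ the last term is
$$Ck\rho^{2-N}\cdot k^{q-1}\rho^{2-(N-2)(q-1)}\le Ck\rho^{2-N}k^{q-1}d^{2-(N-2)(q-1)}=Ck^{1+\theta}\rho^{2-N}.$$
Altogether $w\le C_3k^\gamma\beta$.

**Step 4: choice of $m$, and the solution.** As $\gamma>1$ and $k=2C_1m$, we can fix $m$ so small that
$$C_3k^\gamma\le C_1m,\qquad C_3k^\gamma\le\tfrac14\kappa_1m,\qquad C_4k^\theta\le\tfrac{(N-2)^2}8,\qquad k\le1 .$$
Then $z+w\le k\beta$. This makes $z$ a subsolution and $z+w$ a supersolution of $-\Delta u=g(u)+h$, and the classical sub/supersolution theorem (Amann, Sattinger) applies. Since $g$ is nondecreasing, the iteration can be written out. Put $u_{(0)}=z$, $u_{(j+1)}=z+\int_\Omega G_\Omega(\cdot,y)g(u_{(j)}(y))\,dy$. By induction $u_{(j)}\le u_{(j+1)}$, and $u_{(j)}\le k\beta$ implies $g(u_{(j)})\le D$, hence $u_{(j+1)}\le z+w\le k\beta$. By monotone convergence the limit satisfies $u=z+\int G_\Omega(\cdot,y)g(u(y))\,dy$. As $g(u)$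 is bounded, $u\in C^{1,\alpha}(\bar\Omega)$; then $g(u)$ is Lipschitz and $u\in C^2(\bar\Omega)$. So
$$-\Delta u=g(u)+h,\quad u|_{\partial\Omega}=0,\quad z\le u\le z+w\le k\beta,\qquad u\le\tfrac54z\ \text{ on }B_\rho, \tag{23}$$
the last because on $B_\rho$, $w\le C_3k^\gamma\rho^{2-N}\le\frac14\kappa_1m\rho^{2-N}=\frac a4\le\frac z4$.

**Step 5: stability.** $g'(u)\ne0$ only where $u\ge1$, so $k|x|^{2-N}\ge1$, i.e. $|x|\le d$. There
$$|x|^2g'(u)\le C_4k^{q-1}|x|^{2-(N-2)(q-1)}\le C_4k^\theta\le\tfrac{(N-2)^2}8 .$$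
By Hardy (9),
$$\int|\nabla\varphi|^2-g'(u)\varphi^2\ge\tfrac12\int|\nabla\varphi|^2\qquad\text{for all }\varphi\in H_0^1(\Omega). \tag{24}$$

**Step 6: switching the force on late.** Take $\rho_n\to0$ and the corresponding $h_n,z_n,D_n,u_n$, $a_n=\kappa_1m\rho_n^{2-N}\to\infty$; note $\rho_n^{-N}=Ca_n^\gamma$. Let $\chi_0\in C^\infty(\mathbf R)$ be nondecreasing, $0$ on $(-\infty,\frac34]$, $1$ on $[1,\infty)$, and
$$f_n(x,t)=g(t)+h_n(x)\,\chi_0\big(t/z_n(x)\big)$$
(second term $:=0$ where $h_n=0$). On $\operatorname{supp}h_n\subset B_{\rho_n}$, $z_n\ge a_n$ by (22). So the second term is nonzero only for $t\ge\frac34a_n$, and it lies in $[0,m\rho_n^{-N}]\subset[0,Ca_n^\gamma]$. Hence $g(t)/t\le f_n(x,t)/t$ and $|f_n|\le C(1+|t|^\gamma)$, which give (5) and (6). On $|t|\le T$, $f_n=g$ for $n$ large, so $\{\partial_tf_n\}$ is equicontinuous on compact sets. As $u_n\ge z_n$, where $\chi_0=1$ and $\chi_0'=0$,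
$$f_n(x,u_n)=g(u_n)+h_n,\qquad\partial_tf_n(x,u_n)=g'(u_n).$$
So $u_n$ solves (1), $i(u_n)=0$ by (24), and $\|u_n\|_\infty\ge a_n\to\infty$.

**Step 7: the energy.** On $\operatorname{supp}h_n$, $\int_0^{u_n}\chi_0(t/z_n)\,dt\le u_n-\frac34z_n$. With $\int|\nabla u_n|^2=\int(g(u_n)+h_n)u_n$,
$$I_n\ge\int\Big(\tfrac12g(u_n)u_n-\int_0^{u_n}g\Big)+\int h_n\big(\tfrac34z_n-\tfrac12u_n\big)\ge\tfrac18\int h_nz_n\ge\tfrac18m\|\chi\|_1a_n\to+\infty,$$
using $u_n\le\frac54z_n$ on $B_{\rho_n}$ from (23). This proves (B1). $\square$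

## 9. Changing the energy under an unchanged solution: (B2) and (B3)

The equation and the index depend on $f_n$ and $\partial_tf_n$ only at the points $(x,u_n(x))$. The energy depends, through $F_n$, on $f_n(x,t)$ for all $t$ between $0$ and $u_n(x)$. So a bump placed strictly below the graph of $u_n$ changes $I_n$ and nothing else. What must be checked is that the bump needed is small enough for (6).

### Proof of (B2)

**Step 1: the energy to be removed.** Let $I_n^0$ be the energy of Section 8; $I^0_n\ge0$ by Step 7 there. As $F_n\ge0$ for $t\ge0$, $g(u_n)\le D_n$ and $u_n\le k\rho_n^{2-N}$,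
$$0\le I_n^0\le\tfrac12\int g(u_n)u_n+h_nu_n\le\tfrac12k\rho_n^{2-N}\|D_n\|_1+C\rho_n^{2-N}\le C_5a_n .$$

**Step 2: the bump.** Let $\vartheta\in C_c^\infty((\frac14,\frac12))$, $\vartheta\ge0$, $\int\vartheta=1$, and replace $f_n$ by $f_n+\psi_n$ with
$$\psi_n(x,t)=\mu_n\,\chi(x/\rho_n)\,\vartheta(t/a_n),\qquad\mu_n\ge0 .$$
Where $\chi(x/\rho_n)\ne0$ we have $u_n(x)\ge a_n$, so $\psi_n$ and $\partial_t\psi_n$ vanish at $(x,u_n(x))$ for all $x$: $u_n$ is still a solution and $i(u_n)=0$. Since $\int_0^{u_n}\vartheta(t/a_n)\,dt=a_n$ there, the new energy is $I_n^0-\mu_na_n\rho_n^N\|\chi\|_1$. For $\iota_n\in[-a_n,I_n^0]$ (for example $\iota_n=0$, or $\iota_n=-a_n\to-\infty$) the choice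
$$\mu_n=\frac{I_n^0-\iota_n}{a_n\rho_n^N\|\chi\|_1}\le C\rho_n^{-N}\le Ca_n^\gamma$$
gives $I_n=\iota_n$.

**Step 3: the hypotheses.** We have $0\le\psi_n\le Ca_n^\gamma\mathbf 1_{a_n/4\le t\le a_n/2}\le C|t|^\gamma$. So (5), (6) and the bound $C(1+|t|^\gamma)$ persist, and on $|t|\le T$ nothing changes for $n$ large, so equicontinuity persists. $\square$

### Proof of (B3)

**Step 1: solutions with large index.** Fix $1<p<\frac{N+2}{N-2}$ and $\epsilon>0$ with $p+\epsilon<\frac{N+2}{N-2}$. By Ambrosetti–Rabinowitz (J. Funct. Anal. 14 (1973)), the problem $-\Delta v=|v|^{p-1}v$ in $\Omega$, $v|_{\partial\Omega}=0$, has classical solutions $v_n$ with energies $(\frac12-\frac1{p+1})\Sigma_n\to\infty$, $\Sigma_n=\int|v_n|^{p+1}$. By Theorem 6 for $|t|^{p-1}t$, $\|v_n\|_\infty\to\infty$ and $i(v_n)\to\infty$. We want a bump below $|v_n|$ that lowers the energy to $0$. It must live at heights tending to infinity, on a set not too small, and Step 2 finds one.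

**Step 2: there are $\tau_n\to\infty$ with $\tau_n^{p+1+\epsilon}\,|\{|v_n|>2\tau_n\}|\ge\Sigma_n$ for $n$ large.** Suppose that for some $T$ and $n$ no $\tau\ge T$ satisfies the inequality. Then
$$\Sigma_n=2^{p+1}(p+1)\int_0^\infty\tau^p|\{|v_n|>2\tau\}|\,d\tau\le2^{p+1}T^{p+1}|\Omega|+2^{p+1}(p+1)\Sigma_n\frac{T^{-\epsilon}}\epsilon .$$
For $T$ beyond a constant the last term is at most $\Sigma_n/2$, so $\Sigma_n\le2^{p+2}T^{p+1}|\Omega|$, which is false for $n\ge n(T)$. So for every large $T$ and all $n\ge n(T)$ some $\tau\ge T$ works; letting $T\to\infty$ slowly with $n$ gives $\tau_n\to\infty$.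

**Step 3: the bump.** Let $\zeta_1\in C^\infty(\mathbf R)$ be nondecreasing, $0$ on $(-\infty,\frac32]$, $1$ on $[2,\infty)$; $\eta_n(x)=\zeta_1(|v_n(x)|/\tau_n)$; $\vartheta_1\in C_c^\infty((\frac12,1))$, $\vartheta_1\ge0$, $\int\vartheta_1=1$; and
$$f_n(x,t)=|t|^{p-1}t+\mu_n\,\eta_n(x)\,\mathrm{sgn}(t)\,\vartheta_1(|t|/\tau_n),\qquad\mu_n=\frac{(\frac12-\frac1{p+1})\Sigma_n}{\tau_n\int\eta_n}\le\tau_n^{p+\epsilon},$$
where we used $\int\eta_n\ge|\{|v_n|>2\tau_n\}|\ge\Sigma_n\tau_n^{-(p+1+\epsilon)}$. If $\eta_n(x)\ne0$ then $|v_n(x)|>\tau_n$, so the added term and its $t$-derivative vanish at $(x,v_n(x))$ for every $x$. Hence $u_n=v_n$ solves (1) with unchanged Morse index.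

**Step 4: hypotheses and energy.** The added term has the sign of $t$, which preserves (5). It lives on $\tau_n/2\le|t|\le\tau_n$, so it is bounded by $C|t|^{p+\epsilon}$, which preserves (6), and it vanishes for $|t|\le T$ when $\tau_n>2T$, which gives equicontinuity. Finally
$$I_n=\Big(\frac12-\frac1{p+1}\Big)\Sigma_n-\mu_n\tau_n\int\eta_n=0 .\qquad\square$$

**The implications.** (B0) gives i)⇒ii) and iii)⇒ii). (B1) refutes i)⇒iii) and ii)⇒iii), (B2) refutes ii)⇒i), and (B3) refutes iii)⇒i). This completes Theorem B, on every bounded smooth $\Omega$. For i)⇒iii) and ii)⇒iii) on the ball, Theorem A gives the failure with one function $f(t)$, independent of $n$ and $x$.
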